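# Additive functions with null graphs and almost continuity: blocking sets, averaged neighborhoods, and random reals

## 1. Additive functions, almost continuity, null graphs

Throughout, a function $f\colon\mathbb R\to\mathbb R$ is identified with its graph, so "$z\in f$" means that $z=(x,f(x))$ for some $x$. We write $\lambda$ for Lebesgue measure on $\mathbb R$ and $|\cdot|$ for Lebesgue measure on $\mathbb R$ or $\mathbb R^2$. For $U\subset\mathbb R^2$ and $z\in\mathbb R^2$ we put $U-z=\{w:w+z\in U\}$, and $U_x=\{y:(x,y)\in U\}$ is the vertical section of $U$ at $x$.

**Definition 1.** A function $f\colon\mathbb R\to\mathbb R$ is *additive* if $f(x+y)=f(x)+f(y)$ for all $x,y$.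

*Example.* The functions $x\mapsto cx$ are additive. For a discontinuous one, take a Hamel basis $\mathcal H$ of $\mathbb R$ over $\mathbb Q$, fix $h\in\mathcal H$, and let $f_h(x)\in\mathbb Q$ be the coefficient of $h$ when $x$ is expanded in $\mathcal H$. Then $f_h$ is additive, $f_h(h)=1$, and $f_h(h')=0$ for every other $h'\in\mathcal H$, so $f_h$ is not of the form $x\mapsto cx$.

An additive $f$ satisfies $f(qx)=qf(x)$ for rational $q$, so its graph is a $\mathbb Q$-linear subspace of $\mathbb R^2$. In particular the graph is a subgroup, and $f+z=f$ for $z\in f$. If $f$ is continuous as well, then $f(x)=f(1)x$ for rational $x$, hence for all $x$. So the continuous additive functions are exactly the maps $x\mapsto cx$.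

**Density fact.** *The graph of a discontinuous additive $f$ is dense in $\mathbb R^2$.* Since $f$ is not of the form $x\mapsto cx$, the quotient $f(x)/x$ is not constant on $x\ne0$. So there are $x_1,x_2\neq 0$ with $f(x_1)/x_1\neq f(x_2)/x_2$. The vectors $(x_i,f(x_i))$ are then a basis of $\mathbb R^2$. Their $\mathbb Q$-span is the image of $\mathbb Q^2$ under a linear isomorphism, so it is dense, and it is contained in $f$.

**Definition 2.** A function $f\colon\mathbb R\to\mathbb R$ is *almost continuous* (in the sense of Stallings) if every open subset of $\mathbb R^2$ containing $f$ also contains the graph of some continuous $g\colon\mathbb R\to\mathbb R$.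

Passing to complements: $f$ is *not* almost continuous if and only if there is
$$\text{a closed } K\subset\mathbb R^2\text{ with } f\cap K=\emptyset\text{ such that every continuous } g\colon\mathbb R\to\mathbb R\text{ meets } K.\tag{1}$$
We call such a $K$ a *blocking set* for $f$.

*Example of an almost continuous function.* Let $f(x)=\sin(1/x)$ for $x\ne0$ and $f(0)=0$. An open $U\supseteq f$ contains $(-\varepsilon,\varepsilon)^2$ for some $\varepsilon>0$. Choose $n$ with $1/(n\pi)<\varepsilon$. Let $g=0$ on $[-\frac1{n\pi},\frac1{n\pi}]$ and $g=f$ elsewhere. Since $f(\pm\frac1{n\pi})=0$, this $g$ is continuous, and $g\subset U$.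

*Example of a function that is not almost continuous.* Let $f=0$ on $(-\infty,0)$ and $f=1$ on $[0,\infty)$. The set
$$K=([-1,0]\times\{\tfrac12\})\cup(\{-1\}\times[\tfrac12,\infty))\cup(\{0\}\times(-\infty,\tfrac12])$$
is closed and misses $f$. A continuous $g$ that misses $K$ has $g(-1)<\frac12$ and $g(0)>\frac12$, so it takes the value $\frac12$ on $(-1,0)$ and meets $K$ after all. So $K$ is a blocking set: a barrier, and at its two ends a vertical ray each, which together force $g$ to start below the barrier and finish above it. Every blocking set in these notes has this shape.

**Definition 3.** The graph of $f$ is *of measure zero* (we also say *null*) if it has two-dimensional Lebesgue measure zero.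

*Example.* The graph of $f_h$ lies in the countable union of lines $\mathbb R\times\mathbb Q$, so it is null. By Fubini's theorem a graph that is Lebesgue measurable is automatically null, because its vertical sections are points. So the only alternative to a null graph is a nonmeasurable one.

**Definition 4.** Let $\pi$ be a Borel probability on $\mathbb R^2$. Its *first marginal* is its image under $(x,y)\mapsto x$. For $X\subset\mathbb R^2$ put $\pi^*(X)=\min\{\pi(B):B\supseteq X\text{ Borel}\}$. The infimum is attained: intersect countably many Borel supersets whose measures approach it.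

*Example.* Let $\pi_0(B)=|\{x\in[0,1]:(x,0)\in B\}|$, that is, Lebesgue measure on $[0,1]$ placed on the horizontal axis. Its first marginal is Lebesgue measure on $[0,1]$. For $f(x)=x$ we get $\pi_0^*(f)=0$, since the diagonal is a Borel set that meets the axis in one point. For $f_h$ we get $\pi_0^*(f_h)>0$, as follows. A Borel $B\supseteq f_h$ contains $(x,0)$ for all $x\in\ker f_h\cap[0,1]$, so it is enough that $\ker f_h\cap[0,1]$ is not null. Since $\mathbb R=\bigcup_{q\in\mathbb Q}(qh+\ker f_h)$, the set $\ker f_h$ is not null, so $\ker f_h\cap J$ is not null for some interval $J$ of length $\frac12$. The set $\ker f_h$ is a nonzero $\mathbb Q$-subspace of $\mathbb R$, hence dense. So there is $u\in\ker f_h$ with $J+u\subset[0,1]$, and $(\ker f_h\cap J)+u\subset\ker f_h\cap[0,1]$.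

Now the question can be asked. Consider

**(V)** *There exists a discontinuous, almost continuous, and additive function $f\colon\mathbb R\to\mathbb R$ whose graph is of measure zero.*

K. Ciesielski constructed such a function under Martin's axiom, and (V) also follows from the Covering Property Axiom $\mathrm{CPA}_{\mathrm{prism}}^{\mathrm{game}}$. Is (V) provable in ZFC alone?

The answer is no. Here are the statements we shall prove.

**Theorem 1 (ZFC).** Let $f$ be additive and discontinuous, with graph of measure zero. Suppose there is a Borel probability $\pi$ on $\mathbb R^2$ with first marginal $\ll\lambda$ and $\pi^*(f)>0$. Then $f$ is not almost continuous.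

**Theorem 2.** Let $V\models\mathrm{ZFC}+\mathrm{CH}$, $\kappa\ge\omega_2$, and let $V[G]$ be obtained by adding $\kappa$ random reals (forcing with the measure algebra of $2^{\kappa\times\omega}$). In $V[G]$, for every $f\colon\mathbb R\to\mathbb R$ there is a Borel probability $\pi$ on $\mathbb R^2$ whose first marginal is Lebesgue measure on $[0,1]$ and with $\pi^*(f)>0$.

**Main Corollary.** In $V[G]$, (V) fails. Hence $\mathrm{Con}(\mathrm{ZFC})$ implies $\mathrm{Con}(\mathrm{ZFC}+\neg(\mathrm V))$.

*Proof from Theorems 1 and 2.* $\mathrm{Con}(\mathrm{ZFC})$ implies $\mathrm{Con}(\mathrm{ZFC}+\mathrm{CH})$. In $V[G]$, Theorem 2 supplies the hypothesis of Theorem 1 for every discontinuous additive $f$ with null graph, so no such $f$ is almost continuous. $\square$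

Three further results complete the picture; the Main Corollary does not need them.

**Theorem 3.** If $\mathrm{cov}(\mathcal M)=\mathfrak c$ (in particular under CH or MA), then (V) holds.

**Theorem 4.** In the models of Theorem 2, every discontinuous additive almost continuous function has a graph of full outer measure in $\mathbb R^2$.

**Theorem 5 (ZFC).** If $f$ witnesses (V), then there is no probability measure $\nu$ on a $\sigma$-algebra $\Sigma\supseteq\mathrm{Borel}(\mathbb R)$ with $\nu|_{\mathrm{Borel}}\ll\lambda$ and $f$ $\Sigma$-measurable. In particular, (V) fails if Lebesgue measure on $[0,1]$ extends to a countably additive measure on all subsets of $[0,1]$.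

With Theorem 3 and the Main Corollary, (V) is independent of ZFC.

## 2. Straight barriers: rational-valued functions and beyond

The functions $x\mapsto cx$ satisfy everything in (V) except discontinuity. Next, try the simplest discontinuous additive function, $f_h$. Its graph is null. By density there are $\alpha<\beta$ with $f_h(\alpha)<\sqrt2<f_h(\beta)$, and $f_h$ never takes the irrational value $\sqrt2$. Therefore
$$K=([\alpha,\beta]\times\{\sqrt2\})\cup(\{\alpha\}\times[\sqrt2,\infty))\cup(\{\beta\}\times(-\infty,\sqrt2])$$
is a closed set missing $f_h$. By the intermediate value theorem it meets every continuous $g$. So $f_h$ is not almost continuous.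

The same argument gives a little more.

**Observation A.** *Let $f$ be additive, discontinuous and almost continuous. Then for all $c,d\in\mathbb R$ and every open interval $(a,b)\neq\emptyset$ there is $x\in(a,b)$ with $f(x)=cx+d$.*

Indeed, suppose not. By density choose $\alpha<\beta$ in $(a,b)$ with $f(\alpha)<c\alpha+d$ and $f(\beta)>c\beta+d$. The segment $\{(x,cx+d):\alpha\le x\le\beta\}$ together with the rays $\{\alpha\}\times[c\alpha+d,\infty)$ and $\{\beta\}\times(-\infty,c\beta+d]$ is a blocking set: if a continuous $g$ missed it, then $g(x)-cx-d$ would change sign on $[\alpha,\beta]$ without vanishing there.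

So straight barriers never handle the functions that matter. There is some freedom left, though. A barrier may be broken by vertical jumps, provided that the jumps occur at points $x$ where $f(x)$ is out of the way. By density there are many such points: the set
$$D=\{x:f(x)\notin[0,1]\}$$
is dense for every discontinuous additive $f$, and over $x\in D$ the whole segment $\{x\}\times[0,1]$ misses $f$. A staircase with finitely many horizontal steps, joined by vertical segments over points of $D$, still does not help, because by Observation A the function $f$ meets every horizontal step. The barrier needs infinitely many jumps, with heights chosen by a limiting process.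

## 3. Choosing heights by bisection, and why the sections of a small open set do not allow it

Let $f$ be discontinuous and additive with null graph, and take an open $U\supseteq f$ with $|U|\le\frac14$. A barrier contained in the complement of $U$ misses $f$. Since $U$ is small, its complement seems to offer plenty of room. Here is the natural plan.

Start with $I=[\alpha,\beta]$ and $Y=[0,1]$, and suppose that $|U_x\cap Y|\le c|Y|$ for all $x\in I$, where $c<1$. Halve $Y$ into $Y^0,Y^1$. For each $x\in I$ at least one half satisfies $|U_x\cap Y^e|\le c|Y^e|$. Cut $I$ at points of $D$ into small intervals so that on each of them one and the same half works, and iterate. Over a point $x$ that is never a cutting point, the intervals shrink to a height $k$ such that $U_x$ does not fill the neighborhoods of $k$. So $(x,k)\notin U$, as $U$ is open.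

This plan stops at two places.

First, to cut $I$ into intervals on which a fixed half works, one wants sets of the form $\{x\in I:|U_x\cap Y^e|<c'|Y^e|\}$ to be open. But $x\mapsto|U_x\cap Y|$ is only lower semicontinuous, and lower semicontinuity makes the sets $\{>c'\}$ open, not the sets $\{<c'\}$. For instance, if $U=\{(x,y):x\ne0\}$, then $\{x:|U_x\cap[0,1]|<\frac12\}=\{0\}$.

Second, the starting inequality is needed for *every* $x\in I$, whereas $|U|\le\frac14$ bounds only the integral $\int|U_x|\,dx$. A better choice of $U$ need not help:

**Observation B.** *Suppose $f$ meets every compact $K\subset\mathbb R^2$ whose projection to the $x$-axis is a nondegenerate interval. Then for every open $U\supseteq f$ and every compact interval $Y$, the set $\{x:Y\subset U_x\}$ is open and dense.*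

It is open because $Y$ is compact and $U$ is open. If it were not dense, there would be a nondegenerate compact interval $J$ with $Y\not\subset U_x$ for all $x\in J$. Then $(J\times Y)\setminus U$ would be a compact set with projection $J$ that misses $f$, a contradiction.

For such an $f$, every open $U\supseteq f$, however small its measure, has $|U_x\cap Y|=|Y|$ for a dense open set of $x$. In Section 9 we shall see that under $\mathrm{cov}(\mathcal M)=\mathfrak c$ there are discontinuous additive functions with null graph of exactly this kind, and they are almost continuous. So nullness of the graph alone cannot produce a blocking set; some further hypothesis must enter.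

The hypothesis of Theorem 1 enters in the following way. We use $U$ only to recognize points that are not in $f$. Replace the indicator $1_U$ by its average over translates,
$$\varphi(z)=\pi(U-z)=\pi\{w:w+z\in U\}.$$
If $z\in f$ and $w\in f$, then $w+z\in f\subset U$ by additivity. So if $\pi$ sees $f$ as a set of full outer measure, then $\varphi=1$ on $f$, and any point with $\varphi<1$ is off $f$. On the other hand, averaging in the $x$-direction against a measure with bounded density turns the bound on $\int|U_x|\,dx$ into a bound valid for *every* $x$, and it turns lower semicontinuity of the section integrals into continuity. Both obstacles vanish, and the bisection runs for $\varphi$ instead of $1_U$.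

## 4. Proof of Theorem 1: bisecting along the averaged function

Let $f$ and $\pi$ be as in Theorem 1.

**Step 0: normalizing $\pi$.** The purpose is to arrange that the first marginal has bounded density and that $f$ has full outer measure.

Let $H\supseteq f$ be Borel with $\pi(H)=\pi^*(f)>0$, and let $\rho$ be the density of the first marginal. The sets $\{(a,b)\in H:\rho(a)\le m\}$ increase to $H$ as $m\to\infty$. So there is $m$ such that $P=\{(a,b)\in H:\rho(a)\le m\}$ has $\pi(P)>0$. Put $\pi'=\pi(\cdot\cap P)/\pi(P)$. For Borel $A\subset\mathbb R$,
$$\pi'(A\times\mathbb R)\le\pi(P)^{-1}\int_{A\cap\{\rho\le m\}}\rho\,d\lambda\le M|A|,\qquad M:=m/\pi(P),$$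
so the first marginal of $\pi'$ has density at most $M$. If $B\supseteq f$ is Borel, then so is $B\cap H\supseteq f$, hence $\pi(B\cap H)\ge\pi^*(f)=\pi(H)$. So $\pi(H\setminus B)=0$, and therefore $\pi'(B)=1$. Replacing $\pi$ by $\pi'$, we assume from now on:
$$\text{the first marginal of }\pi\text{ has density}\le M,\qquad \pi(B)=1\text{ for every Borel }B\supseteq f.\tag{2}$$

**Step 1: the averaged function.** The purpose is to build $\varphi$ and verify the four properties that the bisection needs.

Since $f$ is null, choose an open $U\supseteq f$ with $M|U|\le\frac14$, and put $\varphi(z)=\pi(U-z)$ for $z\in\mathbb R^2$.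

(a) *$\varphi(z)=1$ for $z\in f$.* The graph is a subgroup of $\mathbb R^2$, so $f+z=f\subset U$. Thus $f\subset U-z$, and (2) gives $\pi(U-z)=1$.

(b) *For every $x$: $\int_{\mathbb R}\varphi(x,y)\,dy\le M|U|\le\frac14$.* By Tonelli,
$$\int_{\mathbb R}\varphi(x,y)\,dy=\int\!\!\int_{\mathbb R}1_U(a+x,b+y)\,dy\,d\pi(a,b)=\int|U_{x+a}|\,d\pi(a,b)\le M\int_{\mathbb R}|U_u|\,du=M|U|.$$
The inequality uses that $|U_{x+a}|$ depends only on $a$, and that the law of $a$ has density at most $M$.

(c) *$\varphi$ is lower semicontinuous.* Put
$$u_j(z)=\min\bigl(1,\,j\,\mathrm{dist}(z,\mathbb R^2\setminus U)\bigr)\cdot\max\bigl(0,\min(1,j-|z|)\bigr),\qquad j=1,2,\dots$$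
(here $U\ne\mathbb R^2$, as $|U|<\infty$). These are continuous functions with compact support. Both factors are nonnegative and increase with $j$. At a point of $U$ both are eventually equal to $1$, and off $U$ the first factor is $0$. So $0\le u_j\uparrow1_U$. Put $\varphi_j(z)=\int u_j(w+z)\,d\pi(w)$. Each $u_j$ is uniformly continuous and $\pi$ is a probability, so $\varphi_j$ is (uniformly) continuous. By monotone convergence $\varphi_j\uparrow\varphi$, and a supremum of continuous functions is lower semicontinuous.

(d) *For each compact interval $Y$, the function $x\mapsto\int_Y\varphi(x,y)\,dy$ is continuous.* The computation of (b), with $1_U-u_j$ in place of $1_U$, gives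
$$0\le\int_Y(\varphi-\varphi_j)(x,y)\,dy\le M\Bigl(|U|-\int_{\mathbb R^2}u_j\Bigr)\longrightarrow0,$$
uniformly in $x$. Each $x\mapsto\int_Y\varphi_j(x,y)\,dy$ is continuous, because $\varphi_j$ is uniformly continuous and $|Y|<\infty$. A uniform limit of continuous functions is continuous.

For a nondegenerate compact interval $Y$ write
$$B_Y(x)=\frac1{|Y|}\int_Y\varphi(x,y)\,dy,$$
a continuous function of $x$ by (d). Note that (b) repairs the second obstacle of Section 3 and (d) the first.

**Step 2: the bisection.** The purpose is to choose, over finer and finer partitions of an interval $[\alpha,\beta]$, shrinking intervals of heights on which $\varphi$ has average below $\frac12$.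

By density of $f$, the set $D=\{x:f(x)\notin[0,1]\}$ is dense, and there are $\alpha<\beta$ with $f(\alpha)<0$ and $f(\beta)>1$. Let $c_n=\frac12-2^{-n-2}$, so $c_0=\frac14$ and $c_n$ increases strictly to $\frac12$. The strict increase is the slack that will give open covers.

We construct finite partitions $\mathcal I_n$ of $[\alpha,\beta]$ into nonoverlapping nondegenerate compact intervals, such that $\mathcal I_{n+1}$ refines $\mathcal I_n$ and all partition points other than $\alpha,\beta$ lie in $D$. To each $I\in\mathcal I_n$ we assign a compact interval $Y_I\subset[0,1]$ of length $2^{-n}$ such that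
$$I'\subset I\ (I'\in\mathcal I_{n+1},\ I\in\mathcal I_n)\ \Rightarrow\ Y_{I'}\subset Y_I,\qquad\quad B_{Y_I}(x)\le c_n\ \text{ for all }x\in I.\tag{3}$$

Start with $\mathcal I_0=\{[\alpha,\beta]\}$ and $Y_{[\alpha,\beta]}=[0,1]$. By (b), $B_{[0,1]}(x)\le\frac14=c_0$ for every $x$.

Given $I\in\mathcal I_n$, let $Y^0,Y^1$ be the two halves of $Y_I$. For $x\in I$,
$$\tfrac12\bigl(B_{Y^0}(x)+B_{Y^1}(x)\bigr)=B_{Y_I}(x)\le c_n,$$
so $B_{Y^e}(x)\le c_n<c_{n+1}$ for some $e\in\{0,1\}$. Thus the sets $\{x\in I:B_{Y^e}(x)<c_{n+1}\}$, $e=0,1$, cover $I$, and they are relatively open because $B_{Y^e}$ is continuous. Let $\delta$ be a Lebesgue number of this cover. Since $D$ is dense, $I$ can be cut at finitely many points of $D$ in its interior into compact intervals of length less than $\delta$. Each piece $I'$ lies in one of the two sets, so $B_{Y^e}<c_{n+1}$ on $I'$ for a fixed $e$. Put $Y_{I'}=Y^e$. Doing this for every $I\in\mathcal I_n$ gives $\mathcal I_{n+1}$ with (3).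

**Step 3: the closed set.** The purpose is to turn the data of Step 2 into a candidate blocking set.

For $x\in[\alpha,\beta]$ let $F_n(x)=Y_I$ if $I$ is the only member of $\mathcal I_n$ containing $x$, and $F_n(x)=\mathrm{conv}(Y_I\cup Y_{I'})$ if $x$ is the common endpoint of $I,I'\in\mathcal I_n$. So jumps are filled by vertical segments. Put $\Gamma_n=\{(x,y):x\in[\alpha,\beta],\ y\in F_n(x)\}$. It is the union of the finitely many rectangles $I\times Y_I$ and finitely many vertical segments, hence compact. Clearly $F_n(x)\subset[0,1]$.

Moreover $F_{n+1}(x)\subset F_n(x)$. Each $Y_{I'}$ occurring in the definition of $F_{n+1}(x)$ has $x\in I'\in\mathcal I_{n+1}$. Let $I\in\mathcal I_n$ be the member with $I'\subset I$. Then $x\in I$ and $Y_{I'}\subset Y_I\subset F_n(x)$. Since $F_n(x)$ is convex, it also contains the convex hull of the one or two sets $Y_{I'}$.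

Let $\Gamma=\bigcap_n\Gamma_n$, a compact subset of $[\alpha,\beta]\times[0,1]$, and
$$K=\Gamma\cup(\{\alpha\}\times[0,\infty))\cup(\{\beta\}\times(-\infty,1]).$$
This is a closed set.

**Step 4: $f\cap K=\emptyset$.** Here we use properties (a) and (c) of $\varphi$.

Over $x\notin[\alpha,\beta]$ there are no points of $K$. Over $\alpha$ the section of $K$ is contained in $[0,\infty)$, and $f(\alpha)<0$. Over $\beta$ it is contained in $(-\infty,1]$, and $f(\beta)>1$. Over any other partition point $d$ the section is contained in $[0,1]$, and $f(d)\notin[0,1]$ because $d\in D$.

Now let $x\in(\alpha,\beta)$ be a partition point of no $\mathcal I_n$. Let $I_n$ be the member of $\mathcal I_n$ containing $x$. The intervals $Y_{I_n}$ are nested with lengths $2^{-n}$, so $\bigcap_nY_{I_n}=\{k\}$ for some $k$, and the section of $K$ at $x$ is $\{k\}$. Suppose that $\varphi(x,k)>\frac12$. By lower semicontinuity there is $\varepsilon>0$ with $\varphi(x,y)>\frac12$ whenever $|y-k|<\varepsilon$. For $2^{-n}<\varepsilon$ we have $Y_{I_n}\subset(k-\varepsilon,k+\varepsilon)$, so $B_{Y_{I_n}}(x)>\frac12>c_n$, contrary to (3). Hence $\varphi(x,k)\le\frac12<1$, so $(x,k)\notin f$ by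 (a).

**Step 5: every continuous $g\colon\mathbb R\to\mathbb R$ meets $K$.** Here the vertical pieces do their work.

Suppose $g$ is continuous and misses $K$. Because of the two rays, $g(\alpha)<0$ and $g(\beta)>1$. We claim that $g$ meets every $\Gamma_n$. Let $I_1,\dots,I_m$ be the members of $\mathcal I_n$ from left to right, and let $Y_{I_i}=[a_i,b_i]$. Suppose $g\cap\Gamma_n=\emptyset$. Then $g(x)\notin[a_i,b_i]$ for $x\in I_i$. By connectedness, for each $i$, either $g<a_i$ on all of $I_i$ or $g>b_i$ on all of $I_i$. On $I_1$ the first alternative holds, since $g(\alpha)<0\le a_1$. Suppose it holds on $I_i$ with $i<m$, and let $p$ be the common endpoint of $I_i$ and $I_{i+1}$. Then $g(p)<a_i$, and $g(p)$ is not in the interval $\mathrm{conv}([a_i,b_i]\cup[a_{i+1},b_{i+1}])$. Being below one point of this interval and outside it, $g(p)$ is below all of it; so $g(p)<a_{i+1}$, and the first alternative holds on $I_{i+1}$. By induction it holds on $I_m$, so $g(\beta)<a_m\le1$, contradicting $g(\beta)>1$. This proves the claim.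

So the sets $\{x\in[\alpha,\beta]:(x,g(x))\in\Gamma_n\}$ are nonempty. They are compact, since $\Gamma_n$ is closed and $g$ is continuous, and they decrease with $n$. A common point $x$ gives $(x,g(x))\in\Gamma\subset K$, a contradiction.

Thus $K$ is a blocking set for $f$ as in (1), and $f$ is not almost continuous. $\blacksquare$

As a check on the hypothesis: for $f_h$, the measure $\pi_0$ of Section 1 has $\pi_0^*(f_h)>0$. So Theorem 1 applies, in agreement with the blocking set found by hand in Section 2.

## 5. Proof of Theorem 5: measures that make $f$ measurable

The quickest way to obtain a measure that sees $f$ is to push a measure on the line up to the graph.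

Suppose $f$ is discontinuous and additive with null graph, and a measure $\nu$ on $\Sigma$ as in Theorem 5 exists. The map $x\mapsto(x,f(x))$ is measurable from $\Sigma$ to the Borel sets of $\mathbb R^2$, because both of its coordinates are measurable. Let $\pi$ be the image of $\nu$ under it. Its first marginal is $\nu|_{\mathrm{Borel}}\ll\lambda$. For a Borel $B\supseteq f$ we have $\pi(B)=\nu\{x:(x,f(x))\in B\}=\nu(\mathbb R)=1$, so $\pi^*(f)=1$. By Theorem 1, $f$ is not almost continuous, so $f$ does not witness (V).

For the last sentence, let Lebesgue measure on $[0,1]$ extend to a countably additive measure on all subsets of $[0,1]$. Take $\Sigma=\mathcal P(\mathbb R)$, and let $\nu(X)$ be the extended measure of $X\cap[0,1]$. Every function is $\Sigma$-measurable, so nothing witnesses (V). $\blacksquare$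

The existence of such an extension is an extra hypothesis. Theorem 2 obtains suitable measures $\pi$ with no hypothesis beyond a model of ZFC + CH. There $f$ is not made measurable; instead, the points of $f$ over $\omega_2$ many random reals behave like a large independent sample from $\pi$.

## 6. Random reals: supports, names, and null codes

**The forcing.** Put the product of the fair coin measures on $(2^\omega)^\kappa=2^{\kappa\times\omega}$. Baire sets are the members of the $\sigma$-algebra generated by the clopen sets. Each Baire set has a *countable support*: it is the preimage of a Borel subset of $(2^\omega)^S$ for some countable $S\subset\kappa$, because the sets of this form are a $\sigma$-algebra containing the clopen sets. Let $\mathbb B$ be the algebra of Baire sets modulo null sets, and $[E]$ the class of $E$. It is $\sigma$-complete. It is ccc, because in a probability space only countably many pairwise almost disjoint sets can have positive measure. Hence it is complete. We force with the nonzero elements of $\mathbb B$. As the forcing is ccc, cardinals are preserved.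

Regard the generic object $G$ as a point of $(2^\omega)^\kappa$: $G(\alpha)(i)=1$ iff $[\{x:x(\alpha)(i)=1\}]$ belongs to the generic filter. For $S\subset\kappa$, $G|S$ is its restriction. For countable $S\in V$ and Borel $E\subset(2^\omega)^S$, $[E]$ denotes the class of the preimage of $E$. Borel sets and functions coded in $V$ are reinterpreted in $V[G]$ without change of notation.

*Example.* Let $\kappa=1$. The set $E=\{t\in2^\omega:t(0)=1\}$ has measure $\frac12$, and the condition $[E]$ forces $G(0)(0)=1$. By (F0) below, $G(0)\neq t$ for each $t\in2^\omega\cap V$, since $\{t\}$ is null.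

**(F0)** *If $S\in V$ is countable and $E\subset(2^\omega)^S$ is Borel coded in $V$, then $G|S\in E$ iff $[E]$ belongs to the generic filter. In particular, $G|S$ lies in no null Borel set coded in $V$.*

The purpose of (F0) is to translate between conditions and points. For clopen $E$ it holds by the definition of $G$: $E$ is a finite Boolean combination of the sets $\{x(\alpha)(i)=1\}$, and the generic filter is an ultrafilter. It passes to complements, again because the filter is an ultrafilter. It passes to countable unions given by a sequence of codes in $V$: we have $[\bigcup_nE_n]=\sup_n[E_n]$, and by genericity this supremum is in the filter iff some $[E_n]$ is. So it holds for all Borel $E$ by induction on codes. If $E$ is null, then $[E]=0$ is not in the filter.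

**(F1)** *If $1\Vdash\tau\in\mathbb R$, there are a countable $S\subset\kappa$ in $V$ and a Borel $\phi\colon(2^\omega)^S\to\mathbb R$ coded in $V$ with $1\Vdash\tau=\phi(\dot G|S)$. The same holds for $1\Vdash\tau\in2^\omega$, with a Borel $\phi\colon(2^\omega)^S\to2^\omega$.*

The purpose of (F1) is to say that each real of $V[G]$ is computed by a ground model Borel function from countably many coordinates. For $q\in\mathbb Q$ the Boolean value $[\![\tau>q]\!]$ is the class of a Baire set with countable support. Uniting these supports, we get one countable $S$ and Borel sets $E_q\subset(2^\omega)^S$ with $[E_q]=[\![\tau>q]\!]$. Put $\phi(z)=\sup\{q:z\in E_q\}$ if this set of $q$ is nonempty and bounded above, and $\phi(z)=0$ otherwise. In $V[G]$, by (F0), $q<\tau$ iff $[E_q]$ is in the filter iff $G|S\in E_q$. So $\{q:G|S\in E_q\}=\{q:q<\tau\}$ and $\tau=\phi(G|S)$. For $\tau\in2^\omega$, represent $[\![\tau(i)=1]\!]$ by $E_i$ and let $\phi(z)(i)=1$ iff $z\in E_i$. By the mixing of names, every real of $V[G]$ has a name $\tau$ with $1\Vdash\tau\in\mathbb R$, and likewise for $2^\omega$.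

**Definition 5.** Let $S\in V$ be countable and nonempty, and fix in $V$ a countable clopen base $(b_j)_{j\in\omega}$ of $(2^\omega)^S$. A *null code for $S$* is a sequence $(O_n)_n$ of open subsets of $(2^\omega)^S$ with $|O_n|\le2^{-n}$, each given as a union of base sets. It is recorded by the element $c\in2^\omega$ for which $O_n=\bigcup\{b_j:c(\langle n,j\rangle)=1\}$, where $\langle\cdot,\cdot\rangle$ is a bijection $\omega\times\omega\to\omega$ in $V$. The coded set is $Z=\bigcap_nO_n$.

*Example.* For $S=\{0\}$ and $O_n=\{t\in2^\omega:t(0)=\dots=t(n-1)=0\}$ we have $|O_n|=2^{-n}$, and the coded set $Z$ consists of the zero sequence alone.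

Every null subset of $(2^\omega)^S$ is contained in some coded $Z$, by outer regularity. By (F1), for each null code in $V[G]$ there is a countable $C\subset\kappa$ in $V$ such that the recording element $c$ equals $\phi(G|C)$ for a Borel $\phi$ coded in $V$. We then say that $Z$ is *coded from $G|C$*.

**(F2)** *If $C,S\in V$ are disjoint and countable and $Z\subset(2^\omega)^S$ is coded from $G|C$, then $G|S\notin Z$.*

The purpose of (F2) is to express that $G|S$ is random even over $V[G|C]$. Let $c=\phi(G|C)$ record the null code. For $s\in(2^\omega)^C$ put $O_n(s)=\bigcup\{b_j:\phi(s)(\langle n,j\rangle)=1\}$, and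
$$\tilde O_n=\{(s,t)\in(2^\omega)^C\times(2^\omega)^S:|O_n(s)|\le2^{-n},\ t\in O_n(s)\}.$$
The condition $|O_n(s)|\le2^{-n}$ says that for every $k$ the finite union of those $b_j$ with $j<k$ and $\phi(s)(\langle n,j\rangle)=1$ has measure at most $2^{-n}$. For each $k$ this depends only on finitely many values of $\phi(s)$, and the measure of a finite union of the $b_j$ is the same in $V$ and in $V[G]$. So the condition is Borel with a code in $V$, and it is absolute. Since $\tilde O_n$ is the union over $j$ of the products of $\{s:|O_n(s)|\le2^{-n},\ \phi(s)(\langle n,j\rangle)=1\}$ with $b_j$, it is Borel with a code in $V$, and its defining property persists in $V[G]$. Each section of $\tilde O_n$ at $s$ has measure at most $2^{-n}$, so $|\tilde O_n|\le2^{-n}$ by Fubini. Hence $\tilde Z=\bigcap_n\tilde O_n$ is a null Borel set coded in $V$. As $C\cap S=\emptyset$, the pair $(G|C,G|S)$ is $G|(C\cup S)$, and (F0) gives $(G|C,G|S)\notin\tilde Z$. Now $|O_n(G|C)|\le2^{-n}$ for all $n$, because $\phi(G|C)$ records a null code. So $(G|C,G|S)\notin\tilde Z$ means exactly that $G|S\notin\bigcap_nO_n(G|C)=Z$. $\square$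

## 7. Proof of Theorem 2: $\omega_2$ many points of $f$ with one distribution

Let $\mathrm{bin}\colon2^\omega\to[0,1]$, $\mathrm{bin}(t)=\sum_it(i)2^{-i-1}$. It carries the coin measure to Lebesgue measure on $[0,1]$. Put $r_\alpha=\mathrm{bin}(G(\alpha))$.

In the simplest case, $f(r_\alpha)=\psi(G(\alpha))$ for all $\alpha<\omega_2$, with one Borel $\psi$ coded in $V$. Then let $\pi$ be the law of $(\mathrm{bin}(t),\psi(t))$ for random $t\in2^\omega$. A $\pi$-null Borel set $B$ is pulled back to a null set of $t$'s, covered by a set $Z$ coded from some $G|C$. Any $\alpha\notin C$ has $G(\alpha)\notin Z$ by (F2), so $(r_\alpha,f(r_\alpha))\notin B$, and $f\not\subset B$.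

In general, $f(r_\alpha)$ depends on other coordinates too, and some of them may be shared by all $\alpha$. Consider for instance an $f$ in $V[G]$ with $f(r_\alpha)=r_0+r_{\alpha+1}$ for $0<\alpha<\omega_2$. (The $r_\alpha$ are distinct, since $\{(s,t):\mathrm{bin}(s)=\mathrm{bin}(t)\}$ is null, so such an $f$ exists.) The supports are $S_\alpha=\{0,\alpha,\alpha+1\}$. They are not disjoint, but for limit ordinals $\alpha\neq\beta$ we have $S_\alpha\cap S_\beta=\{0\}$. For these $\alpha$, keep the common coordinate $G(0)$ fixed and let only the private coordinates $G(\alpha),G(\alpha+1)$ vary. The right $\pi$ is the law of $(\mathrm{bin}(t),r_0+\mathrm{bin}(t'))$ for independent random $t,t'$, that is, Lebesgue measure on $[0,1]\times[r_0,r_0+1]$. It is defined in $V[G]$ from $r_0$, not in $V$. The general proof does the same, after thinning out $\omega_2$ many supports so that they look alike.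

**Step 1: supports and Borel functions.** The purpose is to write each $f(r_\alpha)$ in a normal form.

Given $f\colon\mathbb R\to\mathbb R$ in $V[G]$, let $\dot f$ be a name for $f$ with $1\Vdash\dot f\colon\mathbb R\to\mathbb R$. Work in $V$. For $\alpha<\omega_2$, choose by (F1) a countable $S_\alpha\subset\kappa$ and a Borel $\phi_\alpha\colon(2^\omega)^{S_\alpha}\to\mathbb R$ with $1\Vdash\dot f(\dot r_\alpha)=\phi_\alpha(\dot G|S_\alpha)$. Enlarging the support, we take $\alpha\in S_\alpha$. Let $e_\alpha\colon\theta_\alpha\to S_\alpha$ be the increasing enumeration, with $\theta_\alpha<\omega_1$, let $e_\alpha(\xi_\alpha)=\alpha$, and put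
$$\psi_\alpha(z)=\phi_\alpha(z\circ e_\alpha^{-1}),\qquad z\in(2^\omega)^{\theta_\alpha}.$$
In the example above, with $\alpha>0$: $\theta_\alpha=3$, $\xi_\alpha=1$, and $\psi_\alpha(z)=\mathrm{bin}(z(0))+\mathrm{bin}(z(2))$.

**Step 2: a $\Delta$-system.** The purpose is to find $\omega_2$ many $\alpha$ whose supports overlap only in a common root. This is the $\Delta$-system lemma for $\omega_2$ countable sets under CH; here is its proof.

The union of all $S_\alpha$ has size at most $\omega_2$, so it has an injection $h$ into $\omega_2$. Put $S'_\alpha=h[S_\alpha]$. The set of $\alpha<\omega_2$ of cofinality $\omega_1$ is stationary. For such $\alpha$ the countable set $S'_\alpha\cap\alpha$ is bounded below $\alpha$, say $S'_\alpha\cap\alpha\subset\gamma_\alpha<\alpha$. By Fodor's lemma, $\gamma_\alpha$ has a constant value $\gamma$ on a stationary set. As $|\gamma|\le\omega_1$ and $\omega_1^\omega=\omega_1$ by CH, $\gamma$ has at most $\omega_1$ countable subsets. A union of $\omega_1$ nonstationary subsets of $\omega_2$ is nonstationary, so there are a stationary set $T$ and a fixed $R'$ with $S'_\alpha\cap\alpha=R'$ for all $\alpha\in T$. Choose recursively $\alpha_i\in T$,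 for $i<\omega_2$, such that $\alpha_i$ is larger than every $\alpha_j$ and every element of $S'_{\alpha_j}$ for $j<i$; this is possible since $\omega_2$ is regular. For $j<i$,
$$R'\subset S'_{\alpha_i}\cap S'_{\alpha_j}\subset S'_{\alpha_i}\cap\alpha_i=R'.$$
With $R=h^{-1}[R']$ and $A_1=\{\alpha_i:i<\omega_2\}$ we get $S_\alpha\cap S_\beta=R$ for all $\alpha\ne\beta$ in $A_1$.

**Step 3: making the supports look alike.** The purpose is to have one Borel function $\psi$ for all remaining $\alpha$.

By CH there are only $\omega_1$ Borel functions $(2^\omega)^\theta\to\mathbb R$ for each $\theta<\omega_1$. So there are only $\omega_1$ triples $(\theta_\alpha,\xi_\alpha,\psi_\alpha)$. By CH again, there are only $\omega_1$ subsets of a countable ordinal. By the pigeonhole principle there are $A\subset A_1$ with $|A|=\omega_2$ and fixed $\theta,\xi,\psi,\varrho$ such that for all $\alpha\ne\beta$ in $A$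
$$S_\alpha\cap S_\beta=R,\qquad(\theta_\alpha,\xi_\alpha,\psi_\alpha)=(\theta,\xi,\psi),\qquad e_\alpha^{-1}[R]=\varrho.\tag{4}$$
Then $e_\alpha|\varrho$ is the order isomorphism of $\varrho$ onto $R$, the same for all $\alpha\in A$. Discard the countably many $\alpha\in R$. So $\alpha\notin R$ for $\alpha\in A$, that is, $\xi\in\theta\setminus\varrho$.

**Step 4: the measure.** The purpose is to define $\pi$ in $V[G]$ by freezing the root coordinates.

Work in $V[G]$. Let $g=G\circ(e_\alpha|\varrho)$, which is independent of $\alpha\in A$. Define the Borel map
$$\Phi\colon(2^\omega)^{\theta\setminus\varrho}\to\mathbb R^2,\qquad\Phi(z)=\bigl(\mathrm{bin}(z(\xi)),\ \psi(z\cup g)\bigr),$$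
and let $\pi$ be the image under $\Phi$ of the product measure on $(2^\omega)^{\theta\setminus\varrho}$. Since $z(\xi)$ is distributed according to the coin measure, the first marginal of $\pi$ is Lebesgue measure on $[0,1]$.

For $\alpha\in A$ put $z_\alpha=G\circ(e_\alpha|(\theta\setminus\varrho))$. Then $z_\alpha\cup g=G\circ e_\alpha$ and $z_\alpha(\xi)=G(\alpha)$. Moreover $\psi(G\circ e_\alpha)=\phi_\alpha(G\circ e_\alpha\circ e_\alpha^{-1})=\phi_\alpha(G|S_\alpha)=f(r_\alpha)$. Therefore
$$(r_\alpha,f(r_\alpha))=\Phi(z_\alpha)\qquad(\alpha\in A).\tag{5}$$

**Step 5: no $\pi$-null Borel set contains $f$.** Here (F2) is used.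

Let $B\subset\mathbb R^2$ be Borel with $\pi(B)=0$. Then $\Phi^{-1}(B)$ is null, so it is contained in a set $Z=\bigcap_nO_n$ given by a null code for $\theta\setminus\varrho$. This $Z$ is coded from $G|C$ for some countable $C\in V$. The sets $S_\alpha\setminus R$, $\alpha\in A$, are pairwise disjoint, so each element of $C$ lies in at most one of them. Since $A$ is uncountable, some $\alpha\in A$ has $(S_\alpha\setminus R)\cap C=\emptyset$.

The bijection $e=e_\alpha|(\theta\setminus\varrho)$ of $\theta\setminus\varrho$ onto $S_\alpha\setminus R$ belongs to $V$. The map $t\mapsto t\circ e^{-1}$ is a measure-preserving homeomorphism of $(2^\omega)^{\theta\setminus\varrho}$ onto $(2^\omega)^{S_\alpha\setminus R}$. It carries the fixed clopen base to a clopen base in $V$. So it carries $Z$ to a set coded, with respect to that base, by the same element of $2^\omega$, hence coded from $G|C$; and it carries $z_\alpha$ to $G|(S_\alpha\setminus R)$. The proof of (F2) works for any base in $V$, and it gives $G|(S_\alpha\setminus R)\notin\{t\circ e^{-1}:t\in Z\}$, that is, $z_\alpha\notin Z$. By (5), $(r_\alpha,f(r_\alpha))=\Phi(z_\alpha)\notin B$. So $f\not\subset B$.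

Thus no $\pi$-null Borel set contains $f$. As the minimum in Definition 4 is attained, $\pi^*(f)>0$. $\blacksquare$

With Theorems 1 and 2 proved, the Main Corollary is established: (V) is not provable in ZFC.

## 8. Proof of Theorem 4: full outer measure in the random models

Work in $V[G]$, and let $f$ be discontinuous, additive and almost continuous. If its graph were null, Theorem 2 would supply $\pi$ and Theorem 1 would say that $f$ is not almost continuous. So the graph is not null. We raise this to full outer measure.

**Step 1: a hull.** The purpose is to replace the nonmeasurable set $f$ by a Borel set. We want a Borel $H\supseteq f$ with $|H\setminus B|=0$ for every Borel $B\supseteq f$; call such an $H$ a hull of $f$. Partition $\mathbb R^2$ into half-open unit squares $Q$, choose inside each $Q$ a Borel set $H_Q\supseteq f\cap Q$ of minimal measure, and let $H=\bigcup_QH_Q$. If $B\supseteq f$ is Borel, then $H_Q\cap B\supseteq f\cap Q$, so $|H_Q\setminus B|=0$ by minimality, and $|H\setminus B|=0$.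

**Step 2: invariance under translations.** Let $z\in f$. Then $H+z\supseteq f+z=f$. It is again a hull: for Borel $B\supseteq f$ we have $B-z\supseteq f$, so $|(H+z)\setminus B|=|H\setminus(B-z)|=0$. Applying the hull property of $H$ to $H+z$ and that of $H+z$ to $H$, we get $|H\,\triangle\,(H+z)|=0$. For every bounded square $Q$ the map $z\mapsto|(H\,\triangle\,(H+z))\cap Q|$ is continuous, by continuity of translation in $L^1$ (for bounded $z$ only a bounded part of $H$ matters). It vanishes on the dense set $f$, hence everywhere. So $|H\,\triangle\,(H+z)|=0$ for all $z\in\mathbb R^2$.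

**Step 3: $H$ is conull.** By Tonelli,
$$\int\bigl|(\mathbb R^2\setminus H)\cap(H+z)\bigr|\,dz=\int_{\mathbb R^2\setminus H}|\{z:w-z\in H\}|\,dw=|\mathbb R^2\setminus H|\cdot|H|$$
(with $0\cdot\infty=0$). The left side is $0$ by Step 2. So $H$ is null or conull. It is not null, since it contains $f$. So it is conull. Every Borel $B\supseteq f$ satisfies $|H\setminus B|=0$, so it is conull too. That is, $f$ has full outer measure. $\blacksquare$

## 9. Proof of Theorem 3: meeting all compact sets over intervals

Recall that $\mathrm{cov}(\mathcal M)$ is the least number of meager sets that cover $\mathbb R$. By the Baire category theorem it is uncountable, so under CH it equals $\mathfrak c$; under MA it equals $\mathfrak c$ as well. The hypothesis $\mathrm{cov}(\mathcal M)=\mathfrak c$ says that the intersection of fewer than $\mathfrak c$ comeager subsets of $\mathbb R$ is nonempty.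

*The same holds in every nonempty perfect Polish space $X$.* Remove from $X$ the boundaries of the members of a countable base, which are closed and nowhere dense, and a countable dense set $E$, which is meager as $X$ is perfect. What remains is a dense $G_\delta$ set $Y$, so it is Polish, and it is zero-dimensional. No compact $C\subset Y$ has interior in $Y$: if $\emptyset\ne O\cap Y\subset C$ with $O$ open in $X$, then $O\subset\overline{O\cap Y}\subset C\subset Y$, contradicting $O\cap E\ne\emptyset$. By the Alexandrov–Urysohn theorem $Y$ is homeomorphic to $\omega^\omega$. Since $Y$ is a dense $G_\delta$ in $X$, a subset of $Y$ is meager in $Y$ iff it is meager in $X$. So fewer than $\mathfrak c$ comeager sets have nonempty intersection in $X$ iff this holds in $\omega^\omega$, and hence iff it holds in $\mathbb R$.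

The function to be constructed will have the property of Observation B. First we check that this property suffices for almost continuity.

**Lemma 6.** If $f\colon\mathbb R\to\mathbb R$ meets every compact $K\subset\mathbb R^2$ whose projection to the $x$-axis is a nondegenerate interval, then $f$ is almost continuous.

*Proof.* Let $K$ be closed with $f\cap K=\emptyset$. We need a continuous $g\colon\mathbb R\to\mathbb R$ missing $K$. For $m\in\mathbb N$ let $P_m$ be the projection of the compact set $K\cap[-m,m]^2$; it is closed. If $P_m$ contained a nondegenerate compact interval $J$, then $K\cap[-m,m]^2\cap(J\times\mathbb R)$ would be a compact set with projection $J$ missed by $f$, a contradiction. So $P_m$ is closed and nowhere dense.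

For each $x$ pick $\delta_x>0$ with $\bigl((x-\delta_x,x+\delta_x)\times\{f(x)\}\bigr)\cap K=\emptyset$; this is possible since $(x,f(x))$ is not in the closed set $K$. For $x<x'$ write $x\to x'$ if there is a continuous $g$ on $[x,x']$ that misses $K$ with $g(x)=f(x)$ and $g(x')=f(x')$. By concatenation this relation is transitive.

(1) *If $x<x'<x+\delta_x$, then $x\to x'$.* Let $m>|x|,|x'|,|f(x)|,|f(x')|$, and choose $p\in(\max(x,x'-\delta_{x'}),x')\setminus P_m$. Since $P_m$ is closed, for some $\eta>0$ the interval $[p-\eta,p+\eta]$ misses $P_m$ and is contained in $(\max(x,x'-\delta_{x'}),x')\subset[-m,m]$. So the box $[p-\eta,p+\eta]\times[-m,m]$ misses $K$. Let $g$ be $f(x)$ on $[x,p-\eta]$, $f(x')$ on $[p+\eta,x']$, and linear between. The first piece misses $K$ since $[x,p-\eta]\subset[x,x+\delta_x)$. The last one misses $K$ since $[p+\eta,x']\subset(x'-\delta_{x'},x']$. The middle one lies in the box.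

(2) *If $x-\delta_x<x'<x$, then $x'\to x$.* This is symmetric. With $m$ as before, choose $p\in(x',\min(x,x'+\delta_{x'}))\setminus P_m$ and $\eta>0$ such that $[p-\eta,p+\eta]$ misses $P_m$ and lies in that interval. Let $g$ be $f(x')$ on $[x',p-\eta]$, $f(x)$ on $[p+\eta,x]$, and linear between.

(3) *$x\to x'$ for all $x<x'$.* Let $T=\{x\}\cup\{t\in(x,x']:x\to t\}$ and $s=\sup T$. There is $t\in T$ with $s-\delta_s<t\le s$. If $t<s$, then $t\to s$ by (2), so $x\to s$ (by transitivity if $t\ne x$). In every case $s\in T$. If $s<x'$, choose $t\in(s,\min(x',s+\delta_s))$. Then $s\to t$ by (1), so $t\in T$, contradicting $s=\sup T$. So $s=x'\in T$, that is, $x\to x'$.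

Concatenating functions that witness $n\to n+1$ for $n\in\mathbb Z$ gives a continuous $g\colon\mathbb R\to\mathbb R$ missing $K$. $\square$

*Proof of Theorem 3.* Assume $\mathrm{cov}(\mathcal M)=\mathfrak c$.

**Step 1: a null set to live in.** The purpose is to fix a null set $N$ that is large in the sense of category, so that a function can be built inside it.

The set $\bigcup_{q\in\mathbb Q}\bigl((\{q\}\times\mathbb R)\cup(\mathbb R\times\{q\})\bigr)$ is a countable union of lines, hence null. Choose open $U_n$ containing it with $|U_n|<1/n$, and let $N=\bigcap_nU_n$. Then $N$ is a null $G_\delta$ set, $(0,0)\in N$, and each vertical section $N_x\supseteq\mathbb Q$ is a dense $G_\delta$ subset of $\mathbb R$.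

**Step 2: the recursion.** The purpose is to reduce the theorem to two extension problems.

There are $\mathfrak c$ compact sets with nondegenerate interval projection, and $\mathfrak c$ reals; list all of them together in order type $\mathfrak c$. Starting from $\{(0,0)\}$, we build by transfinite recursion an increasing chain of $\mathbb Q$-linear functions $f_\xi\subset N$, defined on $\mathbb Q$-subspaces of $\mathbb R$ of size $\le|\xi|+\omega<\mathfrak c$, taking unions at limits. At each successor step we treat one entry of the list: a real is added to the domain (nothing is done if it is already there), and a compact set is met.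

Let $f\colon W\to\mathbb R$ be the current function. To extend it $\mathbb Q$-linearly by a pair $(x,y)$ with $x\notin W$, we let $f(px+v)=py+f(v)$ for $p\in\mathbb Q$, $v\in W$. To stay inside $N$ we need
$$(px+v,\ py+f(v))\in N\quad\text{for all }p\in\mathbb Q\setminus\{0\},\ v\in W,\tag{6}$$
the case $p=0$ being already secured.

**Step 3: adding a given $x\notin W$.** Condition (6) says $y\in\bigcap_{p,v}p^{-1}(N_{px+v}-f(v))$. Each set in this intersection is comeager in $\mathbb R$, as the image of a comeager set under an affine homeomorphism. There are fewer than $\mathfrak c$ of them. So the intersection is nonempty by $\mathrm{cov}(\mathcal M)=\mathfrak c$.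

**Step 4: meeting a given compact $K$ with projection $J$, by a point with $x\notin W$.** The purpose is to find a perfect subset of $K$ on which (6) is a generic condition.

Let $K_0\subset K$ be a minimal closed subset with projection $J$. It exists by Zorn's lemma. Indeed, the intersection of a chain of closed subsets of $K$ with projection $J$ again has projection $J$, because over each $x\in J$ the fibers form a chain of nonempty compact sets. We use minimality as follows. *If $O\neq\emptyset$ is relatively open in $K_0$, then there is a nondegenerate interval $J'\subset J$ over which all fibers of $K_0$ lie in $O$; these fibers are nonempty.* For $K_0\setminus O$ is a proper closed subset of $K_0$, so its projection is a compact proper subset of $J$. Its complement in $J$ is nonempty and relatively open, hence contains a nondegenerate interval $J'$. Three consequences follow.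

- $K_0$ has no isolated points, since a nonempty relatively open $O$ has points over every element of $J'$.
- For $v\in W$, the set $K_0\cap(\{v\}\times\mathbb R)$ is closed and nowhere dense in $K_0$, since a nonempty relatively open $O$ has points over elements of $J'$ other than $v$.
- For $p\in\mathbb Q\setminus\{0\}$, $v\in W$ and $n\ge1$, the set $\{z\in K_0:pz+(v,f(v))\in U_n\}$ is open and dense in $K_0$. It is open because $U_n$ is. It contains every point of $K_0$ whose first coordinate is $(q-v)/p$ with $q\in\mathbb Q$, because then the first coordinate of $pz+(v,f(v))$ is $q$ and $\{q\}\times\mathbb R\subset U_n$. These first coordinates are dense in $\mathbb R$. So, given a nonempty relatively open $O$ and the corresponding $J'$, one of them lies in $J'$, and a point of $K_0$ over it lies in $O$.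

So the set of $z=(x,y)\in K_0$ that satisfy $x\notin W$ and (6) is an intersection of fewer than $\mathfrak c$ comeager subsets of the nonempty perfect compact metrizable space $K_0$. It is nonempty by the remark at the beginning of this section. Extend $f$ by such a point $(x,y)\in K$.

**Step 5: the properties of the union.** The union of the chain is an additive function $f\colon\mathbb R\to\mathbb R$, since every real was treated. As $f\subset N$, its graph is null. It meets every compact set with nondegenerate interval projection, so it is almost continuous by Lemma 6. In particular it meets both $\{(x,x):1\le x\le2\}$ and $\{(x,2x):1\le x\le2\}$, so it is not of the form $x\mapsto cx$, and hence it is discontinuous. Thus (V) holds. $\blacksquare$
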